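\title{Dykstra's algorithm for convex sets without a common point}

\begin{abstract}
Dykstra's algorithm is designed to find the point of an intersection of closed convex sets $C_1,\dots,C_N$ in a Hilbert space that is nearest to a given point, using only the projections onto the individual sets. We determine what it does when the intersection may be empty. Let $F_i$ be the fixed point set of the cyclic composition of the projections that ends with the projection onto $C_i$. If the sets $F_i$ are empty, the iterates tend to infinity in norm. Otherwise, for every $i$, the iterates produced by the projection onto $C_i$ converge in norm to the point of $F_i$ nearest to the starting point. This proves a conjecture on the algorithm for every $N\ge2$ and every real Hilbert space, and the proof allows arbitrary starting corrections. In both halves the idea is to remove the linear drift of the corrections: the drift is read off from a cycle of projections when there is one, and is estimated by an average over a long window when a cycle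 has to be constructed.
\end{abstract}

\section{The algorithm, the question and the result}\label{sec:intro}

Throughout, $H$ is a real Hilbert space, $N\ge2$, and $C_1,\dots,C_N$ are nonempty closed convex subsets of $H$. For a nonempty closed convex set $S\subseteq H$ and $x\in H$, the \emph{projection} $P_Sx$ is the unique point of $S$ nearest to $x$. For $z\in S$, the \emph{normal cone} of $S$ at $z$ is
\[
N_S(z):=\{v\in H:\ \langle v,y-z\rangle\le0\ \text{ for all }y\in S\},
\]
and projections are characterized by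
\begin{equation}\label{eq:proj}
z=P_Sx\iff z\in S\ \text{ and }\ x-z\in N_S(z).
\end{equation}
We write $P_i:=P_{C_i}$, and for an integer $n$ we let $[n]\in\{1,\dots,N\}$ be the residue of $n$ modulo $N$.

\subsection*{The algorithm}
Given a starting point $x_0\in H$ and \emph{starting corrections} $e_{-(N-1)},\dots,e_0\in H$, define for $n\ge0$
\begin{equation}\label{eq:alg}
x_{n+1}:=P_{[n+1]}(x_n+e_{n+1-N}),\qquad e_{n+1}:=x_n+e_{n+1-N}-x_{n+1}.
\end{equation}
\emph{Dykstra's algorithm} is the case $e_{-(N-1)}=\dots=e_0=0$. The sets are visited cyclically; before projecting onto a set, the algorithm adds back the vector that was removed at the previous visit to the same set. By \eqref{eq:proj}, for every $n\ge1$,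
\begin{equation}\label{eq:basic}
x_n\in C_{[n]},\qquad e_n\in N_{C_{[n]}}(x_n),\qquad e_n-e_{n-N}=x_{n-1}-x_n .
\end{equation}
Put $h:=x_0+\sum_{i=1}^Ne_{i-N}$, so that $h=x_0$ for Dykstra's algorithm. The last relation in \eqref{eq:basic} gives, by induction on $m$,
\begin{equation}\label{eq:inv}
x_m+\sum_{n=m-N+1}^me_n=h\qquad(m\ge0).
\end{equation}
This identity explains the corrections. If $z$ lies in every $C_i$ and $h-z$ is a sum of vectors taken from $N_{C_1}(z),\dots,N_{C_N}(z)$, then $h-z$ is normal to the intersection at $z$, and $z$ is the point of the intersection nearest to $h$. By \eqref{eq:basic} and \eqref{eq:inv}, for $m\ge N$ the vector $h-x_m$ is always a sum of one normal vector per set; all that is missing is that the $N$ base points of these normals coincide.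

\begin{example}[what the corrections do]\label{ex:cons}
In $H=\mathbb R^2$ with coordinates $(\xi,\eta)$ let $C_1=\{\eta\le0\}$, $C_2=\{\xi+\eta\le0\}$ and $x_0=(1,1)$. The point of $C_1\cap C_2$ nearest to $x_0$ is the origin, since $(1,1)\in N_{C_2}(0)$. Projecting alternately without corrections leads to $(1,0)$ and then to $(\frac12,-\frac12)\in C_1\cap C_2$, where the iteration stops. Dykstra's algorithm gives, for $k\ge1$,
\[
x_{2k-1}=(2^{1-k},0),\quad e_{2k-1}=(0,2^{1-k}),\quad x_{2k}=2^{-k}(1,-1),\quad e_{2k}=(1-2^{-k})(1,1),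
\]
because $x_{2k}+e_{2k-1}=(2^{-k},2^{-k})$ and $x_{2k+1}+e_{2k}=(1,1-2^{-k})$. So $x_n\to0$.
\end{example}

\subsection*{Cycles}
If the sets have no common point, the base points cannot coincide. Since $x_n\in C_{[n]}$, the most one can hope for is that each of the $N$ subsequences $(x_n)_{[n]=i}$, formed by the terms $x_n$ with $n\ge1$ and $[n]=i$, converges. Suppose that they converge in norm to $z_1,\dots,z_N$, and put $z_0:=z_N$. By \eqref{eq:basic} the corrections attached to $C_i$ have increments tending to $z_{i-1}-z_i$, so $e_{(k-1)N+i}/k\to z_{i-1}-z_i$ as $k\to\infty$. Dividing the inequality that expresses $e_n\in N_{C_i}(x_n)$ by $k$ and passing to the limit, we find $z_{i-1}-z_i\in N_{C_i}(z_i)$, that is, $z_i=P_iz_{i-1}$. This singles out the possible limits.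

A \emph{cycle} is an $N$-tuple $(z_1,\dots,z_N)$ with $z_i=P_iz_{i-1}$ for $1\le i\le N$, where $z_0:=z_N$. Let
\[
F_i:=\operatorname{Fix}\big(P_iP_{i-1}\cdots P_1P_NP_{N-1}\cdots P_{i+1}\big)\qquad(1\le i\le N);
\]
for $N=2$ these are $F_1=\operatorname{Fix}(P_1P_2)$ and $F_2=\operatorname{Fix}(P_2P_1)$. Applying $P_{i+1},\dots,P_N,P_1,\dots,P_i$ in turn to the $i$-th entry of a cycle runs once through the cycle, and applying them to a point of $F_i$ produces a cycle. Hence $F_i$ is the set of $i$-th entries of cycles, and \emph{the sets $F_i$ are either all empty or all nonempty}.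

For $N=2$ the cycles are the pairs that realize the distance between $C_1$ and $C_2$. Such a pair is a cycle by the definition of the projection. Conversely, if $(z_1,z_2)$ is a cycle and $v=z_2-z_1$, then $v\in N_{C_1}(z_1)$ and $-v\in N_{C_2}(z_2)$, so $\langle v,y_2-y_1\rangle\ge\|v\|^2$ and $\|y_2-y_1\|\ge\|v\|$ for all $y_1\in C_1$, $y_2\in C_2$.

\begin{example}[two half-lines]\label{ex:half}
Let $H=\mathbb R$, $C_1=(-\infty,1]$, $C_2=[2,\infty)$, $x_0=0$, with zero starting corrections. The only cycle is $(1,2)$. The algorithm gives $x_1=0$, then $x_{2k}=2$ and $x_{2k+1}=1$ for $k\ge1$, with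
\[
e_{2k-1}=k-1,\qquad e_{2k}=-(k+1)\qquad(k\ge1).
\]
The iterates reach the cycle, while the corrections grow linearly, with slopes $z_0-z_1=1$ and $z_1-z_2=-1$. We return to this example before each half of the proof. Projections onto product sets act factor by factor, so the product of this example with Example~\ref{ex:cons} is a pair of disjoint sets in $\mathbb R^3$ for which the even iterates started at $(1,1,0)$ tend to $(0,0,2)$ with corrections and stop at $(\frac12,-\frac12,2)$ without them.
\end{example}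

\begin{example}[no cycle]\label{ex:nocycle}
In $\mathbb R^2$ let $C_1=\{\eta\le0\}$ and $C_2=\{\xi>0,\ \xi\eta\ge1\}$. The distance between these disjoint sets is $0$ and is not realized, so $F_1=F_2=\varnothing$.
\end{example}

\subsection*{The result}
When the sets have a common point, every $F_i$ is their intersection (see the end of Section~\ref{sec:cycles}). Since the algorithm is built to find the nearest point of the intersection, the natural guess is that in general it finds the nearest point of each $F_i$. When there is no cycle the subsequences cannot all converge, and the strongest guess is that no subsequence of $(x_n)$ is even bounded. Both guesses are correct.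

\begin{theorem}\label{thm:main}
Let $H$ be a real Hilbert space, $N\ge2$, and let $C_1,\dots,C_N\subseteq H$ be nonempty, closed and convex. Let $x_0$ and $e_{-(N-1)},\dots,e_0$ be arbitrary elements of $H$, define $(x_n)$ and $(e_n)$ by \eqref{eq:alg}, and let $h=x_0+\sum_{i=1}^Ne_{i-N}$.
\begin{itemize}
\item[(a)] If all $F_i$ are empty, then $\|x_n\|\to+\infty$.
\item[(b)] Otherwise all $F_i$ are nonempty and, for every $i$, the subsequence $(x_n)_{[n]=i}$ converges in norm to $P_{F_i}h$. In particular, for Dykstra's algorithm it converges in norm to $P_{F_i}x_0$.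
\end{itemize}
\end{theorem}

For zero starting corrections this statement was posed as a conjecture in a book, which records that it holds when $N=2$, when $C_1\cap\dots\cap C_N\neq\varnothing$, and when every $C_i$ is a closed affine subspace. The proof below does not use these cases. Arbitrary starting corrections are more than an added generality: they allow us to restart the iteration at any time, and the proof of (a) begins by doing so.

Section~\ref{sec:cycles} shows that all cycles have the same gaps $v_i=z_{i-1}-z_i$ and that translating the sets by partial sums of the gaps makes them intersect exactly in $F_N$. Section~\ref{sec:conv} proves (b) by subtracting the drift $kv_i$ from the corrections. Section~\ref{sec:div} proves (a) in contrapositive form: a bounded subsequence produces a cycle. There the gaps are unknown, and they are obtained as the limit of averages of the steps of the algorithm. Section~\ref{sec:cor} collects consequences.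

\section{Projections and the geometry of cycles}\label{sec:cycles}

We use the following standard facts, in which $S\subseteq H$ is nonempty, closed and convex.
\begin{itemize}
\item[(P1)] \emph{Translation.} $P_{S+w}(x+w)=P_Sx+w$ and $N_{S+w}(z+w)=N_S(z)$.
\item[(P2)] \emph{Firm nonexpansiveness.} If $z=P_Sx$, $z'=P_Sx'$, $v=x-z$ and $v'=x'-z'$, then $\|z-z'\|^2+\|v-v'\|^2\le\|x-x'\|^2$. Indeed, \eqref{eq:proj} gives $\langle v-v',z-z'\rangle\ge0$, and $x-x'=(z-z')+(v-v')$.
\item[(W1)] A bounded sequence in $H$ has a weakly convergent subsequence, and the weak limit of a sequence in $S$ lies in $S$.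
\item[(W2)] If $y_j\rightharpoonup y$ weakly and $\limsup_j\|y_j\|\le\|y\|$, then $y_j\to y$ in norm, because $\|y_j-y\|^2=\|y_j\|^2-2\langle y_j,y\rangle+\|y\|^2$.
\item[(W3)] If $p_j\to p$ in norm and $y_j\rightharpoonup y$ weakly, then $\langle p_j,y_j\rangle\to\langle p,y\rangle$.
\end{itemize}

\begin{proposition}\label{prop:cycles}
Suppose that a cycle exists.
\begin{itemize}
\item[(a)] The \emph{gaps} $v_i:=z_{i-1}-z_i$ $(1\le i\le N)$ are the same for all cycles $(z_1,\dots,z_N)$, and $v_1+\dots+v_N=0$.
\end{itemize}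
Put $w_0:=0$, $w_i:=v_1+\dots+v_i$ (so $w_N=0$), $D_i:=C_i+w_i$ and $F:=F_N$. Then:
\begin{itemize}
\item[(b)] $v_i\in N_{D_i}(z)$ for every $z\in F$ and every $i$;
\item[(c)] $F=D_1\cap\dots\cap D_N$ and $F_i=F-w_i$; in particular each $F_i$ is closed and convex;
\item[(d)] $P_{F_i}x=P_Fx-w_i$ for every $x\in H$.
\end{itemize}
\end{proposition}

\begin{proof}
(a) Let $(z_i)$ and $(z_i')$ be cycles with gaps $v_i$ and $v_i'$. By (P2),
\[
\|z_i-z_i'\|^2+\|v_i-v_i'\|^2\le\|z_{i-1}-z'_{i-1}\|^2 .
\]
When we sum over $i$, the terms $\|z_i-z_i'\|^2$ cancel cyclically, leaving $\sum_i\|v_i-v_i'\|^2\le0$. The sum of the gaps telescopes to $z_0-z_N=0$.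

(b) A cycle with last entry $z$ has entries $z_i=z-w_i$, and $v_i\in N_{C_i}(z_i)$ by \eqref{eq:proj}. Since $F_i$ is the set of $i$-th entries of cycles, this gives $F_i=F-w_i$. It also gives $z=z_i+w_i\in D_i$ and, by (P1), $v_i\in N_{D_i}(z)$ for $z\in F$.

(c) It remains to show that a point $z\in\bigcap_iD_i$ lies in $F$. Fix $z^*\in F$. By (b), $\langle v_i,z-z^*\rangle\le0$ for all $i$. These numbers add up to $0$, so
\begin{equation}\label{eq:perp}
\langle v_i,z-z^*\rangle=0\qquad(1\le i\le N).
\end{equation}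
For $y\in D_i$ it follows that $\langle v_i,y-z\rangle=\langle v_i,y-z^*\rangle\le0$. Thus $v_i\in N_{D_i}(z)=N_{C_i}(z-w_i)$, and \eqref{eq:proj} gives $P_i(z-w_{i-1})=P_i\big((z-w_i)+v_i\big)=z-w_i$. Since $w_0=w_N=0$, the tuple $(z-w_i)_i$ is a cycle with last entry $z$.

(d) By \eqref{eq:perp}, $\langle w_i,z\rangle$ is constant on $F$. Hence $\|x+w_i-z\|^2-\|x-z\|^2=2\langle w_i,x-z\rangle+\|w_i\|^2$ does not depend on $z\in F$, and $P_F(x+w_i)=P_Fx$. By (P1), $P_{F_i}x=P_F(x+w_i)-w_i=P_Fx-w_i$.
\end{proof}

If the $C_i$ have a common point $z$, then $(z,\dots,z)$ is a cycle, all gaps vanish, and (c) says that $F_i=C_1\cap\dots\cap C_N$ for every $i$. Convexity enters through \eqref{eq:proj} and cannot be dropped: for $C_1=\{0,9\}$ and $C_2=\{1,11\}$ in $\mathbb R$, both $(0,1)$ and $(9,11)$ are cycles of nearest points, with $v_1=1$ and $v_1=2$.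

\section{Convergence when a cycle exists}\label{sec:conv}

In this section a cycle exists, and $v_i,w_i,D_i,F$ are as in Proposition~\ref{prop:cycles}. We prove Theorem~\ref{thm:main}(b).

\subsection*{Removing the drift}
We move the iterates along with the sets and subtract from the corrections their expected linear growth. For $n=(k-1)N+i\ge1$ with $1\le i\le N$ put
\[
k(n):=k,\qquad y_n:=x_n+w_i,\qquad f_n:=e_n-kv_i,
\]
and put $y_0:=x_0$ and $f_n:=e_n$ for $-(N-1)\le n\le0$. Since $w_{[n]}-w_{[n-1]}=v_{[n]}$ (for $[n]=1$ because $w_N=0$), \eqref{eq:basic} and (P1) give, for $n\ge1$,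
\begin{equation}\label{eq:shift}
y_n\in D_{[n]},\qquad e_n\in N_{D_{[n]}}(y_n),\qquad f_n-f_{n-N}=y_{n-1}-y_n=x_{n-1}-x_n-v_{[n]}.
\end{equation}
By induction on $m$,
\begin{equation}\label{eq:shiftinv}
y_m+\sum_{n=m-N+1}^mf_n=h\qquad(m\ge0).
\end{equation}
By Proposition~\ref{prop:cycles}(d) it suffices to prove that $y_m\to P_Fh$ in norm, for then $(x_n)_{[n]=i}\to P_Fh-w_i=P_{F_i}h$.

The sets $D_i$ have a common point, and \eqref{eq:shift} and \eqref{eq:shiftinv} look like \eqref{eq:basic} and \eqref{eq:inv}, but $(y_n,f_n)$ is not a run of the algorithm for the $D_i$. In Example~\ref{ex:half} we have $v=(1,-1)$, $D_1=(-\infty,2]$, $D_2=[2,\infty)$, $F=\{2\}$, and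
\[
y_0=0,\qquad y_1=1,\qquad y_n=2\ \ (n\ge2),\qquad f_n=-1\ \ (n\ge1).
\]
The drift is gone, but $f_{2k+1}=-1$ is not in $N_{D_1}(2)=[0,\infty)$. So the two useful properties have separated: the $e_n$ are normal vectors, and the $f_n$ have small increments. They differ by a multiple of $v_{[n]}$, and the proof works because $v_{[n]}$ is itself normal to $D_{[n]}$ at every point of $F$. For $z\in F$ and $n\ge1$, Proposition~\ref{prop:cycles}(b) and \eqref{eq:shift} give
\begin{equation}\label{eq:signs}
a_n:=\langle v_{[n]},z-y_n\rangle\ge0,\qquad\langle e_n,y_n-z\rangle\ge0 .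
\end{equation}

\subsection*{A decreasing quantity}
The distance $\|y_m-z\|$ is not controlled by one step alone, because the step adds back an old correction. We therefore add to it the contribution of the $N$ corrections currently stored.

\begin{lemma}\label{lem:theta}
Let $z\in F$. For $m\ge0$ let $I_m:=\{n\ge1:\ m-N<n\le m\}$ and
\[
\theta_m:=\|y_m-z\|^2+2\sum_{n\in I_m}\langle e_n,y_n-z\rangle .
\]
Then $\theta_m\ge\|y_m-z\|^2$, and
\begin{align}
\theta_{n-1}-\theta_n&=\|y_{n-1}-y_n\|^2+2a_n+2\langle e_{n-N},y_{n-N}-y_n\rangle&&(n>N),\label{eq:theta1}\\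
\theta_{n-1}-\theta_n&=\|y_{n-1}-y_n\|^2+2a_n-2\langle e_{n-N},y_n-z\rangle&&(1\le n\le N).\label{eq:theta2}
\end{align}
All terms on the right of \eqref{eq:theta1} are nonnegative. Consequently $(\theta_m)_{m\ge N}$ is nonincreasing, $(y_n)$ is bounded, and $S:=\sum_{n\ge1}\|y_{n-1}-y_n\|^2<\infty$. For zero starting corrections, $S\le\|x_0-z\|^2$.
\end{lemma}

\begin{proof}
The lower bound follows from \eqref{eq:signs}. By \eqref{eq:basic} and \eqref{eq:shift}, $y_{n-1}-y_n=e_n-e_{n-N}-v_{[n]}$. Expanding the square of $y_{n-1}-z=(y_{n-1}-y_n)+(y_n-z)$ gives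
\[
\|y_{n-1}-z\|^2-\|y_n-z\|^2=\|y_{n-1}-y_n\|^2+2\langle e_n,y_n-z\rangle-2\langle e_{n-N},y_n-z\rangle+2a_n .
\]
In passing from $I_{n-1}$ to $I_n$ the index $n$ enters, which cancels $2\langle e_n,y_n-z\rangle$. If $n\le N$ no index leaves, and we obtain \eqref{eq:theta2}. If $n>N$ the index $n-N$ leaves and contributes $2\langle e_{n-N},y_{n-N}-z\rangle$, and we obtain \eqref{eq:theta1}. The last term there is nonnegative because $e_{n-N}\in N_{D_{[n]}}(y_{n-N})$ and $y_n\in D_{[n]}$. Summing \eqref{eq:theta1} gives $\|y_m-z\|^2+\sum_{n=N+1}^m\|y_{n-1}-y_n\|^2\le\theta_N$ for $m\ge N$. For zero starting corrections the last term of \eqref{eq:theta2} vanishes, and the summation can start at $n=1$, with $\theta_0=\|x_0-z\|^2$.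
\end{proof}

The starting corrections need not be normal vectors; this is why monotonicity starts at $m=N$. In Example~\ref{ex:half}, $\theta_0=4$ is used up by $S=2$ and $2a_1=2$.

\subsection*{A good subsequence}
Since $(\theta_m)$ is monotone, it is enough to show that for $z=P_Fh$ it tends to $0$ along one subsequence. We want to use \eqref{eq:shiftinv} in the sum $\sum_{n\in I_m}\langle f_n,y_n-z\rangle$, which requires replacing each $y_n$ by $y_m$. The error is of size $\|f_n\|\,\|y_n-y_m\|$, and the difficulty is that we have no bound on $f_n$ that is uniform in $n$. Square summability of the steps gives $\|f_n\|=O(\sqrt n)$, and it also makes the steps $o(1/\sqrt n)$ infinitely often. This is just enough.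

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
Let $\alpha_n:=\|y_{n-1}-y_n\|$ and, for $m\ge N$, $\tau_m:=\sum_{n\in I_m}\alpha_n$. With $K_0:=\max_{-N<j\le0}\|e_j\|$, the last relation in \eqref{eq:shift} and the Cauchy--Schwarz inequality give $\|f_n\|\le K_0+\alpha_1+\dots+\alpha_n\le K_0+\sqrt{nS}$. For $n\in I_m$ we have $\|y_n-y_m\|\le\tau_m$, so
\[
\rho_m:=\sum_{n\in I_m}\langle f_n,y_n-y_m\rangle\quad\text{satisfies}\quad|\rho_m|\le N\big(K_0+\sqrt S\big)\sqrt m\,\tau_m .
\]
Now $\tau_m^2\le N\sum_{n\in I_m}\alpha_n^2$, so $\sum_m\tau_m^2\le N^2S<\infty$. If $\sqrt m\,\tau_m\ge\varepsilon>0$ for all large $m$, this series would dominate a tail of $\varepsilon^2\sum1/m$. Hence $\liminf_m\sqrt m\,\tau_m=0$. By (W1) and the boundedness of $(y_m)$ there are $m_j\to\infty$, $\bar y\in H$ and $\ell\ge0$ with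
\[
\rho_{m_j}\to0,\qquad y_{m_j}\rightharpoonup\bar y,\qquad\|y_{m_j}\|\to\ell .
\]
For each $i$ the set $I_{m_j}$ contains an index $n_j$ with $[n_j]=i$, and $\|y_{n_j}-y_{m_j}\|\le\tau_{m_j}\to0$. So $y_{n_j}\rightharpoonup\bar y$, and $\bar y\in D_i$ by (W1). Thus $\bar y\in F$ by Proposition~\ref{prop:cycles}(c).

Let $z\in F$ and $m\ge N$. Since $\langle f_n,y_n-z\rangle=\langle e_n,y_n-z\rangle+k(n)a_n$, \eqref{eq:signs} and \eqref{eq:shiftinv} give
\begin{equation}\label{eq:good}
0\le\sum_{n\in I_m}\langle e_n,y_n-z\rangle\le\sum_{n\in I_m}\langle f_n,y_n-z\rangle=\rho_m+\langle h-y_m,y_m-z\rangle .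
\end{equation}
Along $m=m_j$ the right side tends to $\langle h,\bar y-z\rangle-\ell^2+\langle\bar y,z\rangle$, which is therefore nonnegative. The choice $z=\bar y$ gives $\ell\le\|\bar y\|$, so $y_{m_j}\to\bar y$ in norm by (W2), and $\ell=\|\bar y\|$. For general $z\in F$ the inequality now reads $\langle h-\bar y,z-\bar y\rangle\le0$, so $\bar y=P_Fh$ by \eqref{eq:proj}.

Finally take $z=\bar y$ in Lemma~\ref{lem:theta} and in \eqref{eq:good}. The right side of \eqref{eq:good} tends to $0$ along $m_j$, hence so does $\sum_{n\in I_m}\langle e_n,y_n-\bar y\rangle$, and $\theta_{m_j}\to0$. By monotonicity $\theta_m\to0$, and $\|y_m-\bar y\|^2\le\theta_m$.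
\end{proof}

\section{A bounded subsequence produces a cycle}\label{sec:div}

If $\|x_n\|\not\to+\infty$, then $(x_n)$ has a bounded subsequence. Theorem~\ref{thm:main}(a) therefore follows from the next proposition.

\begin{proposition}\label{prop:bounded}
If $(x_n)$ has a bounded subsequence, then a cycle exists.
\end{proposition}

There are two difficulties. There is no point $z\in F$ from which to measure distances and no gap vector to subtract; both have to be constructed. And the hypothesis controls the iterates only at times that may be very sparse.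

\subsection*{Reductions and notation}
Infinitely many terms of the bounded subsequence have indices in one residue class $j\in\{1,\dots,N\}$. The sequences $(x_{n+j})_{n\ge0}$ and $(e_{n+j})_{n>-N}$ satisfy \eqref{eq:alg} for the sets $C_{[j+1]},\dots,C_{[j+N]}$, with starting point $x_j$ and starting corrections $e_{j-N+1},\dots,e_j$, and a cycle for the relabeled sets is a cyclic shift of a cycle for the original ones. So we may assume that $(x_{kN})_k$ has a bounded subsequence. By (P1), translating all $C_i$ and all $x_n$ by $-h$ leaves the $e_n$ unchanged and translates cycles. So we may also assume that $h=0$.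

We group the steps into \emph{sweeps} of length $N$. Put
\[
c_k:=x_{kN}\ \ (k\ge0),\qquad x_i^k:=x_{(k-1)N+i}\ \ (k\ge1,\ 0\le i\le N),\qquad e_i^k:=e_{(k-1)N+i}\ \ (k\ge0,\ 1\le i\le N),
\]
so that $x_0^k=c_{k-1}$ and $x_N^k=c_k$, and let
\[
u_i^k:=x_{i-1}^k-x_i^k=e_i^k-e_i^{k-1}\qquad(k\ge1,\ 1\le i\le N)
\]
be the steps of sweep $k$. We regard $x^k=(x^k_1,\dots,x^k_N)$, $e^k$ and $u^k$ as elements of the Hilbert space $H^N$, with $\langle p,q\rangle=\sum_i\langle p_i,q_i\rangle$. Thus $e^k=e^0+u^1+\dots+u^k$. For $p\in H^N$ let $s(p):=\sum_ip_i\in H$. Then \eqref{eq:inv} with $h=0$ says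
\begin{equation}\label{eq:sum}
s(e^k)=-c_k\qquad(k\ge0).
\end{equation}
Fix $M\ge1$ such that $\mathcal Z:=\{t\ge1:\ \|c_t\|\le M\}$ is infinite. Sums over $r\le t$ or $k\le t$ start at $1$. The letter $K$ denotes positive constants, which may change from line to line and depend only on $N$, $M$, $e^0$ and $u^1$. By \eqref{eq:sum}, $\|c_0\|$, $\|c_1\|$ and $\|e^1\|$ are bounded by such constants.

\subsection*{The goal: steps with bounded total variance}
When a cycle exists, Lemma~\ref{lem:theta} and \eqref{eq:shift} give $\sum_k\|u^k-v\|^2<\infty$ for the gap vector $v=(v_1,\dots,v_N)$. The following lemma shows that a finite version of this property, which does not mention $v$, is sufficient.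

\begin{lemma}\label{lem:end}
Suppose that there are a number $K_1$ and vectors $\bar u_t\in H^N$ $(t\in\mathcal Z)$ with $\sum_{r\le t}\|u^r-\bar u_t\|^2\le K_1$ for all $t\in\mathcal Z$. Then a cycle exists.
\end{lemma}

\begin{proof}
For $t<t'$ in $\mathcal Z$,
\[
t\|\bar u_t-\bar u_{t'}\|^2\le2\sum_{r\le t}\big(\|u^r-\bar u_t\|^2+\|u^r-\bar u_{t'}\|^2\big)\le4K_1 .
\]
So $(\bar u_t)_{t\in\mathcal Z}$ is a Cauchy sequence; let $v$ be its limit. For fixed $k$, letting $t\to\infty$ in $\sum_{r\le k}\|u^r-\bar u_t\|^2\le K_1$ gives $\sum_{r\le k}\|u^r-v\|^2\le K_1$. Hence $u^r\to v$, and since averages of a convergent sequence converge to the same limit, $e^k/k=(e^0+u^1+\dots+u^k)/k\to v$. By \eqref{eq:sum}, $s(v)=-\lim_kc_k/k$, and letting $k$ run through $\mathcal Z$ gives $s(v)=0$.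

By (W1) there are $t_j\to\infty$ in $\mathcal Z$ with $c_{t_j}\rightharpoonup c$ for some $c\in H$. Then
\[
x_i^{t_j}=c_{t_j}+\sum_{l>i}u_l^{t_j}\ \rightharpoonup\ z_i:=c+\sum_{l>i}v_l\qquad(1\le i\le N),
\]
and $z_i\in C_i$ by (W1). With $z_0:=z_N=c$ we have $z_{i-1}-z_i=v_i$ for all $i$; for $i=1$ this uses $s(v)=0$. For $y\in C_i$, \eqref{eq:basic} gives $\langle e_i^{t_j}/t_j,\,x_i^{t_j}-y\rangle\ge0$. The first factor converges in norm and the second weakly, so $\langle v_i,z_i-y\rangle\ge0$ by (W3). Thus $v_i\in N_{C_i}(z_i)$ and $z_i=P_i(z_i+v_i)=P_iz_{i-1}$.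
\end{proof}

\subsection*{Comparing two sweeps}
All that we know about the sets is contained in \eqref{eq:basic}: the correction $e_i^k$ is normal to $C_i$ at $x_i^k$, and every $x_i^l$ lies in $C_i$. Hence
\begin{equation}\label{eq:mono}
\langle e^k,x^l\rangle\le\langle e^k,x^k\rangle\qquad(k,l\ge1).
\end{equation}
To turn this into information on the steps, we express positions through steps: $x_i^l=c_l+\sum_{j>i}u_j^l$. Define $L\colon H^N\to H^N$ by $(Lp)_j:=\sum_{i<j}p_i$. Then
\begin{equation}\label{eq:pos}
\langle p,x^l\rangle=\langle s(p),c_l\rangle+\langle Lp,u^l\rangle\qquad(p\in H^N,\ l\ge1).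
\end{equation}
By the Cauchy--Schwarz inequality $\|(Lp)_j\|\le\sqrt N\|p\|$, so $\|Lp\|\le N\|p\|$. Since $\langle Lp,q\rangle+\langle Lq,p\rangle=\sum_{i\ne j}\langle p_i,q_j\rangle$, we have
\begin{equation}\label{eq:L}
\langle Lp,q\rangle+\langle Lq,p\rangle=\langle s(p),s(q)\rangle-\langle p,q\rangle,\qquad\langle Lp,p\rangle=\tfrac12\|s(p)\|^2-\tfrac12\|p\|^2 .
\end{equation}

The quantity that replaces $\theta_m$ is
\[
\Delta_k:=-\tfrac12\|c_k\|^2-\langle e^k,x^k\rangle\qquad(k\ge1).
\]
It is the value at $e^k$ of the dual function of the problem of minimizing $\frac12\|y\|^2$ over $\bigcap_iC_i$. Namely,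
\[
\Delta_k=\inf\Big\{\tfrac12\|y\|^2+\sum_i\langle e_i^k,y-\xi_i\rangle:\ y\in H,\ \xi_i\in C_i\Big\},
\]
the infimum being attained at $y=-s(e^k)=c_k$ and, by \eqref{eq:basic}, at $\xi_i=x_i^k$. If the sets have a common point $z$, the choice $y=\xi_i=z$ gives $\Delta_k\le\frac12\|z\|^2$. In general $\Delta_k$ needs no reference point; it increases, at most linearly.

\begin{lemma}\label{lem:basic}
Let $X_k:=\sum_{r\le k}\|u^r\|^2$. Then
\begin{gather}
\Delta_k+\langle Le^k,u^l\rangle\le\langle c_k,c_l\rangle-\tfrac12\|c_k\|^2\qquad(k,l\ge1),\ \text{with equality for }l=k,\label{eq:compare}\\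
\Delta_k-\Delta_{k-1}\ge\tfrac12\|u^k\|^2\qquad(k\ge2),\label{eq:incr}\\
X_k\le Kk\qquad(k\ge1).\label{eq:lin}
\end{gather}
\end{lemma}

\begin{proof}
By \eqref{eq:pos} and \eqref{eq:sum}, $\langle e^k,x^l\rangle=-\langle c_k,c_l\rangle+\langle Le^k,u^l\rangle$, while $\langle e^k,x^k\rangle=-\frac12\|c_k\|^2-\Delta_k$. So \eqref{eq:compare} is \eqref{eq:mono}.

Subtract \eqref{eq:compare} for the pair $(k-1,k)$ from the equality for the pair $(k,k)$. Since $e^k-e^{k-1}=u^k$,
\[
\Delta_k-\Delta_{k-1}+\langle Lu^k,u^k\rangle\ge\tfrac12\|c_k\|^2-\langle c_{k-1},c_k\rangle+\tfrac12\|c_{k-1}\|^2=\tfrac12\|c_k-c_{k-1}\|^2 .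
\]
By \eqref{eq:L} and $s(u^k)=c_{k-1}-c_k$, we have $\langle Lu^k,u^k\rangle=\frac12\|c_k-c_{k-1}\|^2-\frac12\|u^k\|^2$, and \eqref{eq:incr} follows.

The equality for $(1,1)$ reads $\Delta_1=\frac12\|c_1\|^2-\langle Le^1,u^1\rangle$, so $|\Delta_1|\le K$, and \eqref{eq:incr} gives $\Delta_k\ge\Delta_1+\frac12(X_k-\|u^1\|^2)\ge\frac12X_k-K$. On the other hand $\langle c_k,c_1\rangle-\frac12\|c_k\|^2\le\frac12\|c_1\|^2$, so \eqref{eq:compare} with $l=1$ gives $\Delta_k\le\frac12\|c_1\|^2+N\|u^1\|\,\|e^k\|$, where $\|e^k\|\le\|e^0\|+\sqrt{kX_k}$. Hence $X_k\le K+K\sqrt{kX_k}\le K+\frac12K^2k+\frac12X_k$, which gives \eqref{eq:lin}.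
\end{proof}

\subsection*{The mechanism, seen on two half-lines}
Suppose for a moment that $e^0=0$, and let $\bar u=e^t/t$ be the mean of $u^1,\dots,u^t$. Summing \eqref{eq:compare} over the pairs $(t,r)$, $r\le t$, produces $\langle Le^t,e^t\rangle$, which \eqref{eq:L} evaluates, and bounds $t\Delta_t-\frac12\|e^t\|^2$ from above by $\sum_{r\le t}\langle c_t,c_r\rangle$. From below, $t\Delta_t\ge\frac t2X_t-Kt$, and
\[
\tfrac t2X_t-\tfrac12\|e^t\|^2=\tfrac t2\sum_{r\le t}\|u^r-\bar u\|^2
\]
is the defect in the Cauchy--Schwarz inequality $\|e^t\|^2\le tX_t$. The terms $t\Delta_t$ and $\frac12\|e^t\|^2$ may each have order $t^2$; they cancel to leading order, and what remains is the total variance that Lemma~\ref{lem:end} asks for.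

In Example~\ref{ex:half} we have $h=0$, $e^0=0$, $c_0=0$ and, for $k\ge1$, $c_k=2$, $e^k=(k-1,-k-1)$, $u^1=(0,-2)$, $u^k=(1,-1)$ for $k\ge2$, and $\Delta_k=k+1=\frac12X_k$. Then $t\Delta_t-\frac12\|e^t\|^2=(t^2+t)-(t^2+1)=t-1$. The mean is $\bar u=(1-\frac1t,-1-\frac1t)$, the deviations from it are $u^1-\bar u=-(1-\frac1t)(1,1)$ and $u^r-\bar u=\frac1t(1,1)$ for $r\ge2$, and their squares add up to $2(t-1)/t$, as predicted. One more feature will matter. The numbers $b_r:=-\langle L\bar u,u^r-\bar u\rangle$ are
\[
b_1=\big(1-\tfrac1t\big)^2,\qquad b_r=-\tfrac1t\big(1-\tfrac1t\big)\quad(2\le r\le t).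
\]
They add up to $0$; a single one may be of order $1$, but the negative ones are of order $1/t$.

\subsection*{Removing the average drift}
Fix $t\in\mathcal Z$. We imitate Section~\ref{sec:conv} with the mean step in place of the gap vector. For $1\le k\le t$ put
\[
\bar u:=\frac1t\sum_{r\le t}u^r=\frac{e^t-e^0}t,\qquad d^k:=u^k-\bar u,\qquad f^k:=e^k-k\bar u=e^0+\sum_{r\le k}d^r,
\]
\[
V:=\sum_{r\le t}\|d^r\|^2,\qquad\mu:=\frac1t\sum_{r\le t}\|c_r\|,\qquad\delta:=\frac{c_t-c_0}t,\qquad b_k:=-\langle L\bar u,d^k\rangle,\qquad B_k:=\sum_{r\le k}b_r .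
\]
All these objects depend on $t$; the constants $K$ do not. We record:
\begin{itemize}
\item[(i)] $\sum_{r\le t}d^r=0$, so $B_t=0$.
\item[(ii)] $\|\bar u\|\le\sqrt{X_t/t}\le K$ by \eqref{eq:lin}, and $\|\delta\|\le M+\|c_0\|\le K$. By \eqref{eq:sum}, $s(\bar u)=-\delta$, so $\langle L\bar u,\bar u\rangle=\frac12\|\delta\|^2-\frac12\|\bar u\|^2$ by \eqref{eq:L}.
\item[(iii)] $\sum_{r\le t}\|d^r\|\le\sqrt{tV}\le\frac12(t+V)\le t(1+V)$, and $\|f^k\|\le\|e^0\|+\sqrt{tV}$.
\end{itemize}
The numbers $b_k$ play the role of the $a_n$. Indeed, if $z=(z_i)$ is a cycle with gap vector $v$, then $s(v)=0$ and $z_i=z_N+\sum_{j>i}v_j$, so $\langle v,z\rangle=\langle Lv,v\rangle$, while $\langle v,x^k\rangle=\langle Lv,u^k\rangle$ by \eqref{eq:pos}. Thus $-\langle Lv,u^k-v\rangle=\sum_i\langle v_i,z_i-x_i^k\rangle$, which is the sum of the $a_n$ over sweep $k$ and is nonnegative. For $\bar u$ in place of $v$ we can expect only approximate nonnegativity.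

To remove the drift from $\Delta_k$ we complete the square in \eqref{eq:incr}. Let
\[
Z_k:=\Delta_k-\langle e^k,\bar u\rangle+\tfrac k2\|\bar u\|^2\qquad(1\le k\le t).
\]
By \eqref{eq:incr}, $Z_k-Z_{k-1}\ge\frac12\|u^k\|^2-\langle u^k,\bar u\rangle+\frac12\|\bar u\|^2=\frac12\|d^k\|^2$ for $k\ge2$. By (ii), $|Z_1|\le K$ and $\|d^1\|\le K$. Hence
\begin{equation}\label{eq:Z}
Z_k\le Z_t\quad(1\le k\le t),\qquad Z_t\ge Z_1+\tfrac12\big(V-\|d^1\|^2\big)\ge\tfrac12V-K .
\end{equation}

\begin{lemma}\label{lem:var}
For every $t\in\mathcal Z$,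
\begin{gather}
Z_t\le M\mu+K,\qquad V\le2M\mu+K,\label{eq:var}\\
-tb_r\le M\|c_r\|+K+K\|d^r\|\qquad(1\le r\le t).\label{eq:onesided}
\end{gather}
\end{lemma}

\begin{proof}
We rewrite \eqref{eq:compare} for the pair $(t,r)$. Since $e^t=e^0+t\bar u$ and $u^r=\bar u+d^r$, (ii) gives
\[
\langle Le^t,u^r\rangle=\langle Le^0,u^r\rangle+\tfrac t2\|\delta\|^2-\tfrac t2\|\bar u\|^2-tb_r,
\]
and the definition of $Z_t$ gives $\Delta_t=Z_t+\langle e^0,\bar u\rangle+\frac t2\|\bar u\|^2$. In the sum the terms $\pm\frac t2\|\bar u\|^2$ cancel. The right side of \eqref{eq:compare} is at most $M\|c_r\|$, because $t\in\mathcal Z$. Dropping $\frac t2\|\delta\|^2\ge0$, we obtain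
\begin{equation}\label{eq:key}
Z_t-tb_r\le M\|c_r\|-\langle e^0,\bar u\rangle-\langle Le^0,u^r\rangle\qquad(1\le r\le t).
\end{equation}
Average \eqref{eq:key} over $r\le t$. Since $B_t=0$ and the mean of the $u^r$ is $\bar u$, this gives $Z_t\le M\mu-\langle e^0,\bar u\rangle-\langle Le^0,\bar u\rangle\le M\mu+K$, and the bound on $V$ follows from \eqref{eq:Z}. For \eqref{eq:onesided}, use \eqref{eq:key} for a single $r$, together with $Z_t\ge-K$ from \eqref{eq:Z} and $\|u^r\|\le K+\|d^r\|$.
\end{proof}

If the whole sequence $(c_k)$ is bounded by $M$, then $\mu\le M$, and \eqref{eq:var} and Lemma~\ref{lem:end} already produce a cycle.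

\subsection*{From one bounded iterate to a bounded mean}
In general we have to bound $\mu$, the mean size of all $c_r$ with $r\le t$, knowing only that $\|c_t\|\le M$. Adding up steps is too weak: from $c_k=c_0+k\delta-s(d^1+\dots+d^k)$ we get $\mu\le K+\sqrt{NtV}$, and with \eqref{eq:var} this yields no more than $\mu\le Kt$. Instead we use the case of equality in \eqref{eq:compare}, which is a formula for $\|c_k\|^2$. If the terms of that formula can be bounded on average by $K(1+\mu)$, then a quadratic quantity is bounded by a linear one, and the estimate closes.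

\begin{lemma}\label{lem:mean}
For every $t\in\mathcal Z$ we have $\mu\le K$.
\end{lemma}

\begin{proof}
Let $1\le k\le t$. By \eqref{eq:compare}, $\frac12\|c_k\|^2=\Delta_k+\langle Le^k,u^k\rangle$. From $u^k=\bar u+d^k$ and $e^k=k\bar u+f^k$,
\[
\langle Le^k,u^k\rangle=\langle Le^k,\bar u\rangle-kb_k+\langle Lf^k,d^k\rangle .
\]
In the first term we move $L$ to the other side by \eqref{eq:L}, using $s(e^k)=-c_k$ and $s(\bar u)=-\delta$:
\[
\langle Le^k,\bar u\rangle=\langle c_k,\delta\rangle-\langle e^k,\bar u\rangle-\langle L\bar u,e^k\rangle .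
\]
From $e^k=e^0+k\bar u+\sum_{r\le k}d^r$ and (ii),
\[
\langle L\bar u,e^k\rangle=\langle L\bar u,e^0\rangle+\tfrac k2\|\delta\|^2-\tfrac k2\|\bar u\|^2-B_k .
\]
Collecting terms and recognizing $Z_k$, we obtain the identity
\begin{equation}\label{eq:ident}
\tfrac12\|c_k\|^2=Z_k+(B_k-kb_k)+\langle Lf^k,d^k\rangle+\langle c_k,\delta\rangle-\tfrac k2\|\delta\|^2-\langle L\bar u,e^0\rangle .
\end{equation}
We sum \eqref{eq:ident} over $k\le t$ and bound each term from above by $Kt(1+\mu)$.

\emph{First term.} By \eqref{eq:Z} and \eqref{eq:var}, $\sum_{k\le t}Z_k\le tZ_t\le t(M\mu+K)$.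

\emph{Second term.} Since $B_t=0$, we have $\sum_{k\le t}B_k=\sum_{r\le t}(t+1-r)b_r=-\sum_{r\le t}rb_r$, so
\[
\sum_{k\le t}(B_k-kb_k)=-2\sum_{r\le t}rb_r .
\]
Multiply \eqref{eq:onesided} by $r/t\in(0,1]$. Its right side is nonnegative, so $-rb_r\le M\|c_r\|+K+K\|d^r\|$. By (iii) and \eqref{eq:var},
\[
-\sum_{r\le t}rb_r\le Mt\mu+Kt+Kt(1+V)\le Kt(1+\mu).
\]

\emph{Third term.} By (iii) and \eqref{eq:var},
\[
\sum_{k\le t}\langle Lf^k,d^k\rangle\le N\big(\|e^0\|+\sqrt{tV}\big)\sqrt{tV}\le N\|e^0\|\,t(1+V)+NtV\le Kt(1+\mu).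
\]

\emph{Remaining terms.} By (ii), $\sum_{k\le t}\langle c_k,\delta\rangle\le Kt\mu$ and $|\langle L\bar u,e^0\rangle|\le K$, and $-\frac k2\|\delta\|^2\le0$.

Altogether $\sum_{k\le t}\|c_k\|^2\le Kt(1+\mu)$. By the Cauchy--Schwarz inequality,
\[
\mu^2\le\frac1t\sum_{k\le t}\|c_k\|^2\le K(1+\mu)\le K+\tfrac12K^2+\tfrac12\mu^2,
\]
which bounds $\mu$ by a constant independent of $t$.
\end{proof}

The second term is the critical one, because $b_r$ carries the weight $r$. The two-sided bound $|b_r|\le K\|d^r\|$ would give only $|\sum_{r\le t}rb_r|\le Kt\sqrt{tV}$, hence $\mu^2\le K(1+\mu)+K\sqrt{t(1+\mu)}$, which does not exclude that $\mu$ grows like $t^{1/3}$. What is needed is only an upper bound for $-\sum rb_r$, and \eqref{eq:onesided} provides it with a gain of a factor $1/t$. The reason is that $\bar u$ equals $e^t/t$ up to an error of order $1/t$, and $e^t/t$ is an exact normal vector at $x^t$.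

\begin{proof}[Proof of Proposition~\ref{prop:bounded}]
By \eqref{eq:var} and Lemma~\ref{lem:mean}, $\sum_{r\le t}\|u^r-\bar u\|^2=V\le K$ for every $t\in\mathcal Z$, with $K$ independent of $t$. Lemma~\ref{lem:end} gives a cycle for the relabeled and translated sets, and hence for $C_1,\dots,C_N$.
\end{proof}

This completes the proof of Theorem~\ref{thm:main}. The hypothesis that $\mathcal Z$ is infinite is used in three places: in \eqref{eq:key} and (ii), through $\|c_t\|\le M$; in Lemma~\ref{lem:end}, to get $s(v)=0$, so that the limit chain of points closes up; and again there, to extract the weak limit $c$.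

\section{Consequences}\label{sec:cor}

\begin{corollary}\label{cor:equiv}
For arbitrary $x_0$ and arbitrary starting corrections, the following are equivalent:
\begin{itemize}
\item[(i)] some (equivalently, every) $F_i$ is nonempty;
\item[(ii)] $(x_n)_{[n]=i}$ converges in norm for every $i$;
\item[(iii)] $(x_n)$ is bounded;
\item[(iv)] $(x_n)$ has a bounded subsequence.
\end{itemize}
In that case, with the gaps $v_i$ and their partial sums $w_i$ from Proposition~\ref{prop:cycles}:
\begin{itemize}
\item[(a)] $F_N=\bigcap_i(C_i+w_i)$ and $F_i=F_N-w_i$;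
\item[(b)] $\sum_{n\ge1}\|x_{n-1}-x_n-v_{[n]}\|^2<\infty$, and for zero starting corrections this sum is at most $d(x_0,F_N)^2$, the squared distance from $x_0$ to $F_N$;
\item[(c)] $e_{(k-1)N+i}/k\to v_i$ in norm as $k\to\infty$, for every $i$.
\end{itemize}
\end{corollary}

\begin{proof}
The implication (i)$\Rightarrow$(ii) is Theorem~\ref{thm:main}(b). A sequence that is the union of finitely many convergent subsequences is bounded, so (ii)$\Rightarrow$(iii)$\Rightarrow$(iv), and (iv)$\Rightarrow$(i) is Proposition~\ref{prop:bounded}. Statement (a) is Proposition~\ref{prop:cycles}(c). By \eqref{eq:shift} the sum in (b) is the number $S$ of Lemma~\ref{lem:theta}; for zero starting corrections take $z=P_{F_N}x_0$ there. By (b) and \eqref{eq:basic}, the increments $e_{(k-1)N+i}-e_{(k-2)N+i}$ tend to $v_i$ as $k\to\infty$, and (c) follows by averaging them.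
\end{proof}
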